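# A short scale does not make box products of first countable compacta paracompact

## 1. Scales, box products, and collectionwise Hausdorff spaces

All spaces are Hausdorff, and $\mathfrak c=2^{\aleph_0}$. We assume the basics of forcing: dense sets, antichains, nice names, and the fact that a forcing with the $\theta$-c.c., $\theta$ regular, preserves cardinals $\ge\theta$.

**Definition (eventual domination).** For $f,g\in{}^\omega\omega$, write $f<^*g$ if $f(n)<g(n)$ for all but finitely many $n$, and $f\le^*g$ if $f(n)\le g(n)$ for all but finitely many $n$. A family $D\subseteq{}^\omega\omega$ *dominates* if every $f\in{}^\omega\omega$ satisfies $f\le^*g$ for some $g\in D$. The least size of a dominating family is $\mathfrak d$.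

*Example.* The functions $0,1,0,1,\dots$ and $1,0,1,0,\dots$ are incomparable under $\le^*$. A countable family $\{u_0,u_1,\dots\}$ never dominates: put $g(n)=1+\max_{i\le n}u_i(n)$. Then $u_i<^*g$ for every $i$, so $g\le^*u_i$ fails for every $i$.

**Definition (scale).** For an ordinal $\lambda$, a *$\lambda$-scale* is a sequence $\langle f_\alpha\rangle_{\alpha<\lambda}$ in ${}^\omega\omega$ with $f_\alpha<^*f_\beta$ for $\alpha<\beta<\lambda$, such that every $f\in{}^\omega\omega$ satisfies $f\le^*f_\alpha$ for some $\alpha<\lambda$.

*Example.* By the previous example, no countable ordinal $\lambda$ has a $\lambda$-scale. Under CH there is an $\omega_1$-scale: enumerate ${}^\omega\omega=\{g_\alpha:\alpha<\omega_1\}$ and use the same diagonal formula to choose $f_\alpha$ with $f_\beta<^*f_\alpha$ for all $\beta<\alpha$ and $g_\alpha<^*f_\alpha$; only countably many functions must be beaten at each stage.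

**Definition (box product).** For spaces $X_n$ $(n<\omega)$, $\Box_nX_n$ is the set $\prod_nX_n$ with the topology whose base consists of all $\prod_nU_n$ with each $U_n$ open in $X_n$. If all $X_n=Y$, we write $\Box^\omega Y$.

*Example.* Let each $X_n$ be the convergent sequence $\omega+1$, and let $b=\langle\omega,\omega,\dots\rangle$. The sets $N(f)=\prod_n(f(n),\omega]$, $f\in{}^\omega\omega$, form a local base at $b$, and $N(f)\subseteq N(g)$ exactly when $g\le f$ everywhere. No countable subfamily $\{N(f_k)\}$ is a local base, since $g(k)=f_k(k)+1$ satisfies $g\not\le f_k$ for each $k$. So box products of first countable spaces need not be first countable, and their local structure is governed by domination in ${}^\omega\omega$.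

**Definition (paracompact, collectionwise Hausdorff).** A space is *paracompact* if every open cover has a locally finite open refinement. A set $A\subseteq X$ is *closed discrete* if every point of $X$ has a neighborhood containing at most one point of $A$. A space is *collectionwise Hausdorff* if for every closed discrete $A$ there are pairwise disjoint open sets $O_a\ni a$ $(a\in A)$; we then say that $A$ is *separated*.

*Example.* Compact spaces are paracompact, and their closed discrete sets are finite. In the tangent disc plane (the closed upper half plane, where a point of the axis has as basic neighborhoods itself together with an open disc tangent to the axis at it), the axis is closed discrete and uncountable. The rational points above the axis are dense, so there is no uncountable family of pairwise disjoint nonempty open sets. This space is not collectionwise Hausdorff.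

**Fact 0.** A paracompact Hausdorff space is collectionwise Hausdorff.

*Proof.* (Paracompact Hausdorff spaces are even collectionwise normal: Engelking, *General Topology*, Thm 5.1.18. The part we need is short.) Let $A$ be closed discrete. Paracompact Hausdorff spaces are regular, so $X$ is covered by open sets whose closures contain at most one point of $A$. Let $\mathcal V$ be a locally finite open refinement, and put $O_a=X\setminus\bigcup\{\overline V:V\in\mathcal V,\ a\notin\overline V\}$. By local finiteness the union is closed, so $O_a$ is open, and $a\in O_a$. If $y\in O_a\cap O_{a'}$, pick $V\in\mathcal V$ with $y\in V$. Then $a\in\overline V$, since otherwise $y\notin O_a$; likewise $a'\in\overline V$. Hence $a=a'$. $\square$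

## 2. Scales shorter than the continuum and first countable compact factors

Three results are known, and we quote them without proof.

* (i) If a $\lambda$-scale exists for some $\lambda$ and each $X_n$ is compact and metrizable, then $\Box_nX_n$ is paracompact.
* (ii) If $\mathfrak c$ is regular and a $\mathfrak c$-scale exists, then $\Box_nX_n$ is paracompact whenever each $X_n$ is compact and first countable.
* (iii) The same conclusion as in (ii) follows from the statement $\mathbb D$: every dominating family $D\subseteq{}^\omega\omega$ has $|D|=\mathfrak c$.

So any scale suffices for metrizable factors, and a scale of length $\mathfrak c$ (with $\mathfrak c$ regular) suffices for first countable factors. The remaining combination is the problem.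

**Problem.** Does the existence of a $\lambda$-scale for some $\lambda<\mathfrak c$ imply that $\Box_nX_n$ is paracompact whenever each $X_n$ is first countable and compact?

The answer is no: the implication is not provable in ZFC.

**Theorem 1.** Let $V\models ZFC+CH$ and let $\kappa$ be an infinite cardinal with $\kappa^{\omega_1}=\kappa$ in $V$ (for example $\kappa=\omega_2$ under GCH). There is a cardinal preserving forcing extension $W$ of $V$ in which $\mathfrak c=\kappa\ge\omega_2$, an $\omega_1$-scale exists, and there are first countable compact Hausdorff spaces $X_n$ such that $\Box_nX_n$ is not collectionwise Hausdorff. In particular $\Box_nX_n$ is not paracompact.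

**Theorem 2.** In the same $W$, $\Box_nX_n$ is not even normal. Each $X_n$ is separable and zero-dimensional and has a continuous 2-to-1 map onto the Cantor set. There is also a single separable, first countable, zero-dimensional compact space $Y$, with an at most 2-to-1 continuous map onto a compact metrizable space, such that $\Box^\omega Y$ is neither normal nor collectionwise Hausdorff.

## 3. CH, large $\mathfrak d$, and metrizable factors

Under CH the implication holds vacuously: an ordinal $\lambda<\mathfrak c=\omega_1$ is countable, and countable scales do not exist. Together with Theorem 1 this makes the implication independent of ZFC (if ZFC is consistent, so is ZFC + GCH, and Theorem 1 applies with $\kappa=\omega_2$).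

The statement $\mathbb D$ says precisely that $\mathfrak d=\mathfrak c$. By (iii), every counterexample therefore lives where $\mathfrak d<\mathfrak c$. In the model of Theorem 1, $\mathfrak d=\omega_1$, the least possible value, while $\mathfrak c=\kappa$ can be arbitrarily large.

By (i), the factors of a counterexample cannot all be metrizable. This shows that "2-to-1" in Theorem 2 cannot become "1-to-1": a continuous injection of a compact space onto the Cantor set is a homeomorphism, so the factor would be metrizable.

## 4. Few patterns in $(2^\omega)^\omega$ prevent separation and also discreteness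

**Notation.** For $x\ne y$ in $2^\omega$, $\Delta(x,y)=\min\{m:x(m)\ne y(m)\}$. For $s\in2^{<\omega}$, $[s]=\{x\in2^\omega:s\subset x\}$. For $z\in(2^\omega)^\omega$ and $h\in{}^\omega\omega$, the *pattern* of $z$ along $h$ is
$$z|h=\langle z(n)\restriction h(n):n<\omega\rangle .$$

*Example.* If $h$ is constantly $1$, then $z|h$ records the first digit of each $z(n)$. If $z=\langle x,x,x,\dots\rangle$ and $h(n)=n$, then $z|h=\langle x\restriction n\rangle_n$ determines $x$. This will matter later: if a real $x$ is outside a model $V$, the constant sequence with value $x$ has a pattern along a function of $V$ which is not in $V$.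

Suppose there is an $\omega_1$-scale and $\mathfrak c\ge\omega_2$. Let $\mathcal H$ be the set of all finite modifications of members of the scale. Then $|\mathcal H|=\omega_1$, and every $f\in{}^\omega\omega$ is $\le$ some $h\in\mathcal H$ *everywhere*. So only $\omega_1$ shapes of boxes matter, and it is natural to look for $\omega_2$ points that a pigeonhole argument shows to be inseparable. For this one wants few patterns. Let us try it in $\Box^\omega2^\omega$, where the basic boxes are $N(z,h)=\prod_n[z(n)\restriction h(n)]$.

**Proposition 3.** Assume an $\omega_1$-scale exists, with $\mathcal H$ as above. Let $A\subseteq(2^\omega)^\omega$ have size $\omega_2$, with $|\{z|h:z\in A\}|\le\omega_1$ for each $h\in\mathcal H$. Then in $\Box^\omega2^\omega$: (a) the points of $A$ cannot be separated by disjoint open sets; (b) $A$ is not even discrete.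

*Proof.* (a) Given open $O_z\ni z$, choose $h_z\in\mathcal H$ with $N(z,h_z)\subseteq O_z$. For $\omega_2$ many $z$ the function $h_z$ is one fixed $h$, and among these two distinct $z,z'$ have $z|h=z'|h$. Then $N(z,h)=N(z',h)\subseteq O_z\cap O_{z'}$.

(b) For $h\in\mathcal H$ call $z\in A$ *$h$-rare* if at most $\omega_1$ many $z'\in A$ have $z'|h=z|h$. There are at most $\omega_1$ patterns, so at most $\omega_1\cdot\omega_1=\omega_1$ points are $h$-rare. As $|\mathcal H|=\omega_1$, some $z\in A$ is $h$-rare for no $h\in\mathcal H$. Every box around $z$ contains some $N(z,h)$ with $h\in\mathcal H$, and $N(z,h)$ contains $\omega_2$ points of $A$. $\square$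

Of course (i) says that no argument of this kind can succeed with metrizable factors, but (b) shows where it breaks. In $2^\omega$ the balls $[x\restriction k]$ and $[x'\restriction k]$ meet exactly when one contains the center of the other, so the pigeonhole that makes boxes meet also makes points accumulate. We need compact factors in which *meeting* and *containing the other center* are controlled by different data.

## 5. The split Cantor sets $X(e)$

**Definition.** For $e\in2^\omega$ let $X(e)=2^\omega\times2$ as a set. For $x\in2^\omega$, $i<2$, $k<\omega$ put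
$$U_e(x,i,k)=\{(x,i)\}\cup\{(y,j):y\ne x,\ \Delta(x,y)\ge k,\ e(\Delta(x,y))=i\}.$$

So each point $x$ is split in two, and $e$ decides at each level $m$ which half of $x$ is approached by the points that leave $x$ at level $m$.

*Example.* If $e=0,1,0,1,\dots$ and $x$ is the zero sequence, then $U_e(x,0,0)$ consists of $(x,0)$ and all $(y,j)$ where the first $1$ of $y$ is at an even place, and $U_e(x,1,0)$ consists of $(x,1)$ and all $(y,j)$ where it is at an odd place. If $e$ is constantly $0$, then each $(x,1)$ is isolated and $U_e(x,0,k)=([x\restriction k]\times2)\setminus\{(x,1)\}$; the points $(x,0)$ then form a copy of the Cantor set.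

**Lemma 4.** The sets $U_e(x,i,k)$ are a base of a compact Hausdorff topology on $X(e)$, and $\{U_e(x,i,k):k<\omega\}$ is a decreasing local base at $(x,i)$. So $X(e)$ is first countable. The sets $U_e(x,i,k)$ are clopen, and the projection $X(e)\to2^\omega$ is continuous and 2-to-1. If $e$ takes both values infinitely often, $X(e)$ is separable.

*Proof.* **Base.** We show that a basic set contains a basic set around each of its points. Let $(y,j)\in U_e(x,i,k)$ with $y\ne x$, and put $m=\Delta(x,y)+1$. If $(w,l)\in U_e(y,j,m)$, then $w\restriction m=y\restriction m$, so $w\ne x$ and $\Delta(x,w)=\Delta(x,y)$, hence $(w,l)\in U_e(x,i,k)$. Thus $U_e(y,j,m)\subseteq U_e(x,i,k)$. The only point of $U_e(x,i,k)$ with first coordinate $x$ is $(x,i)$ itself. Since $U_e(x,i,k)$ decreases in $k$, if a point lies in two basic sets, then a basic set around the point with large enough $k$ lies in both. So we have a base, with the stated local bases.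

**Partition.** The set $[x\restriction k]\times2$ is the disjoint union
$$[x\restriction k]\times2=U_e(x,0,k)\sqcup U_e(x,1,k),\tag{1}$$
since a point $(y,j)$ with $y\ne x$ and $\Delta(x,y)\ge k$ lies in $U_e(x,e(\Delta(x,y)),k)$ only. Hence every $[s]\times2$ is open and the projection is continuous; it is clearly 2-to-1. The complement of $[x\restriction k]\times2$ is the union of finitely many sets $[s]\times2$, so $[x\restriction k]\times2$ is clopen, and by (1) so is each $U_e(x,i,k)$. Points with different first coordinates are separated by sets $[s]\times2$, and $(x,0),(x,1)$ by the two sets in (1).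

**Compactness.** Let $\mathcal U$ be an open cover. For each $x$ choose $k_x$ such that each of $U_e(x,0,k_x)$, $U_e(x,1,k_x)$ lies in a member of $\mathcal U$. By (1), two members of $\mathcal U$ cover $[x\restriction k_x]\times2$. Finitely many $[x\restriction k_x]$ cover $2^\omega$.

**Separability.** Let $e$ take both values infinitely often. The countable set $\{(y,0):y$ eventually $0\}$ is dense: given $U_e(x,i,k)$, pick $m\ge k$ with $e(m)=i$, and let $y$ agree with $x$ below $m$, differ from $x$ at $m$, and be $0$ afterwards. Then $\Delta(x,y)=m$, so $(y,0)\in U_e(x,i,k)$. $\square$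

Here is the decoupling we wanted. Let $x\ne x'$. By definition
$$(x',0)\in U_e(x,0,k)\iff \Delta(x,x')\ge k\ \text{ and }\ e(\Delta(x,x'))=0 .\tag{2}$$
On the other hand,
$$\text{if } k\le m<\Delta(x,x')\text{ and } e(m)=0,\text{ then } U_e(x,0,k)\cap U_e(x',0,k)\ne\emptyset .\tag{3}$$
Indeed, let $y$ be $x$ with the digit at $m$ flipped. Since $x,x'$ agree up to and including $m$, we have $\Delta(y,x)=\Delta(y,x')=m$, so $(y,0)$ lies in both sets. Containing the other center depends on $e$ *at* the level $\Delta(x,x')$, while meeting is ensured by $e$ *below* that level.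

## 6. Three conditions on $V\subseteq W$ that defeat the collectionwise Hausdorff property

We return to the pigeonhole, with factors $X(a_n)$ and points $x_\gamma=\langle(z_\gamma(n),0)\rangle_n$. The models organize the counting: the box shapes come from a model $V$ of CH, patterns along functions in $V$ lie in $V$, and the sequences $a_n$ are unpredictable from $V$.

**Proposition 5.** Let $V\subseteq W$, where $W$ is a forcing extension of $V\models CH$ with $\omega_1^V=\omega_1^W$. Assume:

* (A) every $g\in{}^\omega\omega\cap W$ satisfies $g\le h$ everywhere for some $h\in{}^\omega\omega\cap V$;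
* (B) in $W$ there are $z_\gamma\in(2^\omega)^\omega$ $(\gamma<\omega_2^W)$ with $z_\gamma(n)\ne z_\delta(n)$ for all $n$ and all $\gamma\ne\delta$, and with $z_\gamma|h\in V$ for all $h\in{}^\omega\omega\cap V$;
* (C) in $W$ there are $a_n\in2^\omega$ $(n<\omega)$, each taking the value $0$ infinitely often, such that whenever $D\subseteq\omega$ is infinite, $d,d':D\to\omega$, $D,d,d'\in V$, and $d(n)\ne d'(n)$ for all $n\in D$, there is $n\in D$ with $a_n(d(n))\ne a_n(d'(n))$.

Then in $W$: an $\omega_1$-scale exists, $\omega_1<\mathfrak c$, and for $X_n=X(a_n)$ the set $A=\{x_\gamma:\gamma<\omega_2\}$, $x_\gamma=\langle(z_\gamma(n),0)\rangle_n$, is closed discrete in $\Box_nX_n$, while the points of $A$ cannot be separated by pairwise disjoint open sets. Hence $\Box_nX_n$ is not collectionwise Hausdorff, and so not paracompact.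

*Proof.* **Step 1: the scale and the continuum.** By CH, $V$ has an $\omega_1$-scale $\langle f_\alpha\rangle_{\alpha<\omega_1}$. For $f\in{}^\omega\omega\cap W$, (A) gives $h\in V$ with $f\le h$, and $h\le^*f_\alpha$ for some $\alpha$; so it is still an $\omega_1$-scale in $W$. The $z_\gamma$ are $\omega_2$ distinct elements of $(2^\omega)^\omega$, so $\mathfrak c\ge\omega_2$ in $W$. Also $|V\cap{}^\omega\omega|=\omega_1$ in $W$, by CH in $V$. From now on we work in $W$.

**Step 2: basic boxes.** For $b=\langle(q_n,\varepsilon_n)\rangle_n\in\prod_nX_n$ and $f\in{}^\omega\omega$ let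
$$N(b,f)=\prod_nU_{a_n}(q_n,\varepsilon_n,f(n)).$$
By Lemma 4 these sets form a local base at $b$, and $f\le g$ implies $N(b,g)\subseteq N(b,f)$.

**Step 3: $A$ is closed discrete.** For each $b$ we must find $f$ such that $x_\gamma\in N(b,f)$ for at most one $\gamma$. Write $q=\langle q_n\rangle_n$.

*Case 1: $q|h\notin V$ for some $h\in V\cap{}^\omega\omega$.* If $x_\gamma\in N(b,h)$, then for each $n$ either $z_\gamma(n)=q_n$ or $\Delta(q_n,z_\gamma(n))\ge h(n)$. In both cases $z_\gamma(n)\restriction h(n)=q_n\restriction h(n)$, so $z_\gamma|h=q|h\notin V$, contradicting (B). Thus $N(b,h)\cap A=\emptyset$.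

*Case 2: $q|h\in V$ for all $h\in V\cap{}^\omega\omega$.* Put
$$B_\gamma=\{n:z_\gamma(n)=q_n\},\qquad D_\gamma=\omega\setminus B_\gamma,\qquad d_\gamma(n)=\Delta(q_n,z_\gamma(n))\ \ (n\in D_\gamma).$$
If $n\in B_\gamma\cap B_\delta$, then $z_\gamma(n)=z_\delta(n)$, so $\gamma=\delta$ by (B). Hence the $B_\gamma$ are pairwise disjoint.

Next, $D_\gamma,d_\gamma\in V$. By (A) pick $h\in V$ with $h(n)>d_\gamma(n)$ for $n\in D_\gamma$. The patterns $z_\gamma|h$ and $q|h$ are in $V$, and they determine both objects: $n\in D_\gamma$ iff the $n$th entries differ, and $d_\gamma(n)$ is the first place where they differ.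

Now we choose $f$. One might hope to exclude every $x_\gamma$ using $a_n$ at the level $d_\gamma(n)$ alone, but $b\in W$ may have been built with knowledge of the $a_n$, say with $\varepsilon_n=a_n(d_\gamma(n))$ for one particular $\gamma$. What (C) forbids is two levels at once.

If $B_\gamma$ is cofinite for every $\gamma$ with $x_\gamma\in N(b,0)$, where $0$ is the zero function, then there is at most one such $\gamma$, since two cofinite sets meet. So $f=0$ works.

Otherwise fix $\gamma_0$ with $x_{\gamma_0}\in N(b,0)$ and $D_{\gamma_0}$ infinite. Let $f(n)=d_{\gamma_0}(n)+1$ for $n\in D_{\gamma_0}$ and $f(n)=0$ otherwise. Suppose $x_\gamma\in N(b,f)$. For $n\in D_{\gamma_0}$ the point $z_{\gamma_0}(n)$ leaves $q_n$ at level $d_{\gamma_0}(n)<f(n)$, so $x_{\gamma_0}\notin N(b,f)$ and $\gamma\ne\gamma_0$. Put $D=D_{\gamma_0}\cap D_\gamma\in V$. For $n\in D$, from $x_\gamma\in N(b,f)$ and $x_{\gamma_0}\in N(b,0)$ we get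
$$d_\gamma(n)\ge f(n)>d_{\gamma_0}(n),\qquad a_n(d_\gamma(n))=\varepsilon_n=a_n(d_{\gamma_0}(n)).$$
If $D$ were infinite, this would contradict (C) for $D$, $d_\gamma\restriction D$, $d_{\gamma_0}\restriction D$, which are in $V$. So $D$ is finite, and $B_\gamma\supseteq D_{\gamma_0}\setminus D$ contains a cofinite subset of the infinite set $D_{\gamma_0}$. Two such $B_\gamma$ would meet, so this holds for at most one $\gamma$.

In particular $x_\gamma\ne x_\delta$ for $\gamma\ne\delta$ by (B), and $A$ is closed discrete of size $\omega_2$.

**Step 4: $A$ is not separated.** This is the pigeonhole of Section 4, with (3) in place of equality of boxes. Suppose $O_\gamma\ni x_\gamma$ $(\gamma<\omega_2)$ are open and pairwise disjoint. Choose $g_\gamma$ with $N(x_\gamma,g_\gamma)\subseteq O_\gamma$ and, by (A), $h_\gamma\in V$ with $g_\gamma\le h_\gamma$. Since $|V\cap{}^\omega\omega|=\omega_1$, there are $h$ and $\Gamma\subseteq\omega_2$ of size $\omega_2$ with $h_\gamma=h$ for $\gamma\in\Gamma$. Let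
$$m(n)=\min\{m\ge h(n):a_n(m)=0\},$$
and by (A) choose $h'\in V$ with $h'(n)>m(n)$ for all $n$. For $\gamma\in\Gamma$, $z_\gamma|h'$ lies in $V\cap\prod_n2^{h'(n)}$, a set of size at most $\omega_1$ by CH in $V$. So there are $\gamma\ne\delta$ in $\Gamma$ with $z_\gamma|h'=z_\delta|h'$. Let $y_n$ be $z_\gamma(n)$ with the digit at $m(n)$ flipped. Since $m(n)<h'(n)\le\Delta(z_\gamma(n),z_\delta(n))$, we have $\Delta(y_n,z_\gamma(n))=\Delta(y_n,z_\delta(n))=m(n)$. As $m(n)\ge h(n)$ and $a_n(m(n))=0$,
$$\langle(y_n,0)\rangle_n\in N(x_\gamma,h)\cap N(x_\delta,h)\subseteq O_\gamma\cap O_\delta,$$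
a contradiction.

So $\Box_nX_n$ is not collectionwise Hausdorff, and by Fact 0 it is not paracompact. $\square$

It remains to find $V\subseteq W$ with (A), (B), (C). We obtain (B) from a countable support product of Sacks forcing and (C) from a random real; (A) must hold for both.

## 7. Perfect trees and the countable support product of Sacks forcing

Fix $V\models CH$ and an infinite $\kappa$ with $\kappa^{\omega_1}=\kappa$. Note $\kappa=\kappa^{\omega_1}\ge2^{\omega_1}\ge\omega_2$, and $\kappa^\omega=\kappa$.

**Definition.** A *perfect tree* is a nonempty $T\subseteq2^{<\omega}$, closed under initial segments, in which every node has two incomparable extensions. A *splitting node* of $T$ is an $s\in T$ with $s^\frown0,s^\frown1\in T$. For $t\in T$ let $T_t=\{s\in T:s\subseteq t\text{ or }t\subseteq s\}$, again a perfect tree. Let $E_0(T)=\{\emptyset\}$ and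
$$E_{k+1}(T)=\{s^\frown i:i<2,\ s\text{ is the least splitting node of }T\text{ extending some }t\in E_k(T)\}.$$
For perfect trees write $T'\le_kT$ if $E_k(T)\subseteq T'\subseteq T$.

*Example.* $E_k(2^{<\omega})=2^k$. If $T$ is the set of all $s$ with $s(j)=0$ for every even $j<|s|$, then the least splitting node is $\langle0\rangle$, and $E_1(T)=\{\langle0,0\rangle,\langle0,1\rangle\}$.

**Lemma 6.** Let $T$ be a perfect tree.

1. $E_k(T)$ consists of $2^k$ pairwise incomparable nodes of length at least $k$. Every node of $T$ is comparable with a member of $E_k(T)$, and every sufficiently long node of $T$ extends exactly one.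
2. If $T'\le_kT$, then $E_j(T')=E_j(T)$ for $j\le k$. The relation $\le_k$ is transitive, and $\le_{k+1}$ implies $\le_k$.
3. If $R_t\subseteq T_t$ is a perfect tree for each $t\in E_k(T)$, then $\bigcup_tR_t\le_kT$.
4. (Tree fusion) If $T_{k+1}\le_kT_k$ for all $k\ge k_0$, then $T_\omega=\bigcap_{k\ge k_0}T_k$ is a perfect tree.

*Proof.* (1) The count, the incomparability and the length follow by induction. For comparability, induct on $k$. Let $u\in T$ be comparable with $t\in E_k(T)$, and let $s$ be the least splitting node extending $t$. If $u\subseteq t$, then $u\subseteq s^\frown0$. If $t\subseteq u$, then, as there is no splitting between $t$ and $s$, either $u\subseteq s$ or $u\supseteq s^\frown i$ for some $i$. So $u$ is comparable with a member of $E_{k+1}(T)$. A node longer than all members of $E_k(T)$ then extends one of them, and only one since they are incomparable.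

(2) Induct on $j$. Let $E_j(T')=E_j(T)$ with $j<k$, let $t\in E_j(T)$, and let $s$ be the least splitting node of $T$ extending $t$. Each $s^\frown i\in E_{j+1}(T)$ is an initial segment of a member of $E_k(T)\subseteq T'$, so $s$ splits in $T'$. Since $T'\subseteq T$, no node of $T'$ between $t$ and $s$ splits earlier. So $s$ is the least splitting node of $T'$ extending $t$, and $E_{j+1}(T')=E_{j+1}(T)$. If $T''\le_kT'\le_kT$, then $E_k(T)=E_k(T')\subseteq T''$. If $T'\le_{k+1}T$, then members of $E_k(T)$ are initial segments of members of $E_{k+1}(T)\subseteq T'$.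

(3) A union of perfect trees is a perfect tree. The tree $R_t$ has a node longer than $t$; being in $T_t$, it extends $t$, so $t\in R_t$. Hence $E_k(T)\subseteq\bigcup_tR_t\subseteq T$.

(4) Let $k\ge k_0$. By (2), $T_j\le_kT_k$ for $j\ge k$, so $E_k(T_k)=E_k(T_j)\subseteq T_j$ for all $j\ge k$. As the $T_j$ decrease, $E_k(T_k)\subseteq T_\omega$. So $T_\omega$ is nonempty, and it is closed under initial segments. Let $t\in T_\omega$, and let $k>|t|$, $k\ge k_0$. By (1), $t$ is comparable with some $s\in E_k(T_k)$, and $|s|\ge k>|t|$, so $t\subseteq s$. Since $s\in E_k(T_k)=E_k(T_{k+1})$, it has two incomparable extensions in $E_{k+1}(T_{k+1})\subseteq T_\omega$. $\square$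

**Definition.** $P$ is the set of functions $p$ with countable domain $\mathrm{supp}(p)\subseteq\kappa\times\omega$ whose values are perfect trees. Put $q\le p$ iff $\mathrm{supp}(q)\supseteq\mathrm{supp}(p)$ and $q(i)\subseteq p(i)$ for $i\in\mathrm{supp}(p)$. We call $\{\gamma\}\times\omega$ the *column* $\gamma$.

*Example.* If column $\gamma$ is contained in $\mathrm{supp}(p)$ and $t_n\in p(\gamma,n)$ for each $n$, then replacing $p(\gamma,n)$ by $p(\gamma,n)_{t_n}$ for *all* $n$ simultaneously gives a condition below $p$. Countable support is what makes this legal, and it is the source of (B).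

**Lemma 7.** (a) $P$ has the $\omega_2$-c.c. and $|P|=\kappa$. (b) If $p\Vdash\dot x:\omega\to V$, there are $q\le p$ and finite sets $A_k$, with $\langle A_k\rangle_k\in V$, such that $q\Vdash\forall k\ \dot x(k)\in A_k$. (c) Hence $P$ preserves cardinals, and every $g\in{}^\omega\omega\cap V[G]$ is everywhere $\le$ some $h\in V\cap{}^\omega\omega$.

*Proof.* (a) $|P|=\kappa^\omega\cdot2^\omega=\kappa$. Given $\omega_2$ conditions, the $\Delta$-system lemma for countable sets (which applies at $\omega_2$ because CH gives $\omega_1^\omega=\omega_1$) yields $\omega_2$ of them whose supports form a $\Delta$-system with countable root $R$. There are only $(2^\omega)^\omega=\omega_1$ possible restrictions to $R$, so two of them agree on $R$, and their union is a common extension.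

(b) For finite $F\subseteq\mathrm{supp}(p)$ write $q\le_{F,k}p$ if $q\le p$ and $q(i)\le_kp(i)$ for $i\in F$. For $\sigma\in\prod_{i\in F}E_k(p(i))$ let $p*\sigma$ be $p$ with $p(i)$ replaced by $p(i)_{\sigma(i)}$ for $i\in F$.

**Step 1: one value, finitely many candidates.** We show: if $p\Vdash\dot\alpha\in V$, there are $q\le_{F,k}p$ and a finite $B$ with $q\Vdash\dot\alpha\in B$. Enumerate $\prod_{i\in F}E_k(p(i))=\{\sigma_1,\dots,\sigma_m\}$ and let $q_0=p$. Suppose $q_{l-1}\le_{F,k}p$ is given. By Lemma 6(2), $E_k(q_{l-1}(i))=E_k(p(i))$ for $i\in F$, so $q_{l-1}*\sigma_l$ is a condition. Pick $r_l\le q_{l-1}*\sigma_l$ and $\alpha_l$ with $r_l\Vdash\dot\alpha=\alpha_l$. Let $q_l(i)=r_l(i)$ for $i\in\mathrm{supp}(r_l)\setminus F$, and for $i\in F$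
$$q_l(i)=r_l(i)\cup\bigcup\{q_{l-1}(i)_t:t\in E_k(p(i)),\ t\ne\sigma_l(i)\}.$$
By Lemma 6(3), $q_l\le_{F,k}q_{l-1}$. Moreover $q_l*\sigma_l=r_l$: fix $i\in F$. All nodes of $r_l(i)$ are comparable with $\sigma_l(i)$. A node of $q_{l-1}(i)_t$, $t\ne\sigma_l(i)$, that is comparable with $\sigma_l(i)$ is comparable with two incomparable nodes, hence is an initial segment of both; in particular it is an initial segment of $\sigma_l(i)\in r_l(i)$, so it is in $r_l(i)$.

Let $q=q_m$, so $q\le_{F,k}p$. Given $u\le q$, for each $i\in F$ a long node of $u(i)\subseteq p(i)$ extends an element of $E_k(p(i))$, so $u(i)$ contains some $\sigma(i)\in E_k(p(i))$. Say $\sigma=\sigma_l$. Replacing $u(i)$ by $u(i)_{\sigma_l(i)}$ for $i\in F$ gives $u'\le u$ with $u'\le q*\sigma_l\le q_l*\sigma_l=r_l$, so $u'\Vdash\dot\alpha=\alpha_l$. Hence $q\Vdash\dot\alpha\in B=\{\alpha_1,\dots,\alpha_m\}$.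

**Step 2: fusion.** Let $p_0=p$, and by Step 1 choose inductively $p_{k+1}\le_{F_k,k}p_k$ and finite $A_k$ with $p_{k+1}\Vdash\dot x(k)\in A_k$. Here $F_k\subseteq\mathrm{supp}(p_k)$ are finite and increasing, and bookkeeping ensures $\bigcup_kF_k=\bigcup_k\mathrm{supp}(p_k)$. For $i$ in this countable set put $q(i)=\bigcap\{p_k(i):i\in\mathrm{supp}(p_k)\}$. If $i\in F_{k_0}$, then $p_{k+1}(i)\le_kp_k(i)$ for all $k\ge k_0$, and $q(i)=\bigcap_{k\ge k_0}p_k(i)$ since the trees decrease; by Lemma 6(4) it is perfect. So $q\in P$ and $q\le p_k$ for all $k$. Hence $q\Vdash\forall k\ \dot x(k)\in A_k$.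

(c) By (b) and density, every function from $\omega$ to $\omega_1$ in $V[G]$ has its range inside a countable set of $V$, so it is bounded, and $\omega_1$ is preserved. Cardinals $\ge\omega_2$ are preserved by (a). For $g\in{}^\omega\omega\cap V[G]$ take $A_k\subseteq\omega$ finite and nonempty as in (b), and let $h(k)=\max A_k$. $\square$

## 8. The generic sequences $z_\gamma$, and the failure of ground-model $a_n$

Let $G$ be $P$-generic over $V$. For $\gamma<\kappa$ and $n<\omega$ let
$$z_\gamma(n)=\bigcup\{t:\exists p\in G\ \ p(\gamma,n)=p(\gamma,n)_t\}.$$

**Lemma 8.** In $V[G]$: each $z_\gamma(n)\in2^\omega$; $z_\gamma|h\in V$ for all $\gamma<\kappa$ and $h\in V\cap{}^\omega\omega$; and $z_\gamma(n)\ne z_\delta(n)$ for all $n$ and $\gamma\ne\delta$.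

*Proof.* If $p,p'\in G$ contribute $t,t'$, take a common extension $q$. A long node of $q(\gamma,n)$ extends both $t$ and $t'$, so these are comparable. Arbitrarily long $t$ occur by density: extend $p$ so that $(\gamma,n)\in\mathrm{supp}(p)$, then pass to $p(\gamma,n)_t$ for a long $t$. So $z_\gamma(n)\in2^\omega$.

Given $p$, $\gamma$ and $h\in V\cap{}^\omega\omega$, extend $p$ so that $\{\gamma\}\times\omega\subseteq\mathrm{supp}(p)$, choose $t_n\in p(\gamma,n)$ of length $\ge h(n)$, and replace $p(\gamma,n)$ by $p(\gamma,n)_{t_n}$ for all $n$. The result forces $z_\gamma|h=\langle t_n\restriction h(n)\rangle_n\in V$. By density, $z_\gamma|h\in V$.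

Given $p$, $\gamma\ne\delta$ and $n$, extend $p$ so that both $(\gamma,n),(\delta,n)\in\mathrm{supp}(p)$. Take incomparable $s,s'\in p(\gamma,n)$ and $t\in p(\delta,n)$ at least as long as both. If $t$ were comparable with $s$ and $s'$, it would extend both, which is impossible. Say $t$ is incomparable with $s$. Pass to $p(\gamma,n)_s$ and $p(\delta,n)_t$. The result forces $z_\gamma(n)\ne z_\delta(n)$. $\square$

So $V\subseteq V[G]$ satisfies (A) and (B). It is tempting to stop and take, say, every $a_n=0,1,0,1,\dots$. Here is what happens.

**Proposition 9.** Let $\langle a_n\rangle_n\in V$, each $a_n$ taking the value $0$ infinitely often. Then in $V[G]$ every $x_\gamma=\langle(z_\gamma(n),0)\rangle_n$, $\gamma<\omega_2$, is an accumulation point of $\{x_\delta:\delta<\omega_2\}$ in $\Box_nX(a_n)$.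

*Proof.* By Lemma 7(c), every basic box around $x_\gamma$ contains $N(x_\gamma,h)$ for some $h\in V$. In $V$ let $m(n)=\min\{m\ge h(n):a_n(m)=0\}$. Given $p$, extend it so that column $\gamma$ is in $\mathrm{supp}(p)$, and pick $\delta<\omega_2$ whose column is disjoint from the countable set $\mathrm{supp}(p)$. Choose $t_n\in p(\gamma,n)$ with $|t_n|>m(n)$. Replace $p(\gamma,n)$ by $p(\gamma,n)_{t_n}$, and let the new value at $(\delta,n)$ be $(2^{<\omega})_{s_n}$, where $s_n=(t_n\restriction m(n))^\frown(1-t_n(m(n)))$. The result forces $\Delta(z_\gamma(n),z_\delta(n))=m(n)$ for all $n$, so $x_\delta\in N(x_\gamma,h)$ by (2), and $x_\delta\ne x_\gamma$. By density we are done. $\square$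

So the Sacks stage can aim its differences at levels where a sequence known in $V$ has the value $0$. The $a_n$ must be unpredictable from $V$, and adding them must not destroy (A).

## 9. Random $a_n$ and the proof of Theorem 1

In $V[G]$ let $\mathbb B$ be the set of Borel subsets of $(2^\omega)^\omega=2^{\omega\times\omega}$ of positive measure for the usual product measure $\mu$ (one fair coin for each pair $(n,m)$), ordered by inclusion. Two conditions are incompatible iff their intersection is null. Let $R$ be $\mathbb B$-generic over $V[G]$. A clopen subset $C$ of $2^{\omega\times\omega}$ is described by finitely many coordinates and a finite list of allowed values, and we read the same description in every model.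

**Lemma 10.** (a) $\mathbb B$ is c.c.c. (b) There is a unique $a=\langle a_n\rangle_n\in(2^\omega)^\omega$ in $V[G][R]$ such that, for each clopen $C$, $a\in C$ iff $\mu(C)>0$ and $C\in R$. (c) If $b\in\mathbb B$ and $b\subseteq\bigcap_kC_k$ with $C_k$ clopen, $\langle C_k\rangle_k\in V[G]$, then $b$ forces that $a\in C_k$ for all $k$. (d) If $\mu(\bigcup_kC_k)=1$, with $C_k$ clopen and $\langle C_k\rangle_k\in V[G]$, then it is forced that $a\in C_k$ for some $k$.

*Proof.* (a) The members of an antichain are disjoint up to null sets, so at most $j$ of them have measure $\ge1/j$, for each $j\ge1$.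

(b) For a finite set of coordinates, let $[s]$ range over the finitely many basic clopen sets that fix these coordinates. Each $b$ meets some $[s]$ in positive measure, so by genericity $R$ contains one of them, and only one since they are disjoint. These choices are coherent, and they define $a$, clearly uniquely. If $C$ depends only on these coordinates, then $a\in[s]\in R$ and either $[s]\subseteq C$, so $a\in C$ and $C\in R$; or $[s]\cap C=\emptyset$, so $a\notin C$ and $C\notin R$.

(c) If $b\in R$, then $C_k\supseteq b$ is in $R$. (d) For each $b$ there is $k$ with $\mu(b\cap C_k)>0$, and $b\cap C_k$ forces $a\in C_k$. $\square$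

**Lemma 11.** In $V[G]$: if $b\Vdash\dot g\in{}^\omega\omega$, there are $b'\le b$ with $\mu(b')\ge\frac34\mu(b)$ and $h\in V\cap{}^\omega\omega$ such that $b'\Vdash\dot g\le h$ everywhere.

*Proof.* For each $n$ let $\{b_{n,j}:j<J\}$ $(J\le\omega)$ be a maximal antichain below $b$ of conditions deciding $\dot g(n)$; it is countable by Lemma 10(a). Its members are disjoint up to null sets, and their union has measure $\mu(b)$; otherwise the rest of $b$ would contain a further condition deciding $\dot g(n)$. So finitely many members have total measure $\ge(1-2^{-n-3})\mu(b)$. Let $c_n$ be their union and $h_0(n)$ the maximum of the values they decide. Every condition below $c_n$ is compatible with one of these finitely many members, so $c_n\Vdash\dot g(n)\le h_0(n)$. Then $b'=\bigcap_nc_n$ satisfies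
$$\mu(b')\ge\Bigl(1-\sum_n2^{-n-3}\Bigr)\mu(b)=\tfrac34\mu(b)$$
and forces $\dot g\le h_0$. By Lemma 7(c), $h_0\le h$ for some $h\in V$. $\square$

*Proof of Theorem 1.* Let $W=V[G][a]$; since $R$ and $a$ will be used only through Lemma 10, let us note that $V[G][a]=V[G][R]$ is the usual random extension (the generic filter is recovered from the random point). Both stages preserve cardinals, by Lemma 7(c) and Lemma 10(a). We verify the hypotheses of Proposition 5 and compute $\mathfrak c$.

**(A).** By Lemma 11, the conditions $b'$ forcing $\dot g\le h$ for some $h\in V$ are dense below any $b\Vdash\dot g\in{}^\omega\omega$.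

**(B).** Lemma 8, restricted to $\gamma<\omega_2\le\kappa$.

**(C).** Let $D,d,d'\in V$ be as in (C). The events $a_n(d(n))=a_n(d'(n))$, $n\in D$, concern disjoint sets of coordinates, so they are independent, and each has probability $\frac12$ since $d(n)\ne d'(n)$. As $D$ is infinite, their conjunction is null. So the clopen sets "$a_n(d(n))\ne a_n(d'(n))$", $n\in D$, have a union of measure $1$, and Lemma 10(d) gives the required $n$. For each $n$, $k$ and $i<2$, the union over $m\ge k$ of the clopen sets "$a_n(m)=i$" has measure $1$, so by Lemma 10(d) each $a_n$ takes both values infinitely often.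

**The value of $\mathfrak c$.** In $V$, antichains of $P$ have size at most $\omega_1$, so there are at most $\kappa^{\omega_1}=\kappa$ of them and at most $\kappa^\omega=\kappa$ nice names for subsets of $\omega$. Hence $V[G]\models\mathfrak c\le\kappa$. Likewise, a function $\omega\to\kappa$ in $V[G]$ has a name given by $\omega$ many maximal antichains, each with a function from it to $\kappa$; there are at most $(\kappa^{\omega_1}\cdot\kappa^{\omega_1})^\omega=\kappa$ such names, so $V[G]\models\kappa^\omega=\kappa$. In $V[G]$, $|\mathbb B|\le\mathfrak c\le\kappa$ and $\mathbb B$ is c.c.c., so there are at most $(\kappa^\omega)^\omega=\kappa$ nice $\mathbb B$-names for subsets of $\omega$, and $W\models\mathfrak c\le\kappa$. The $\kappa$ distinct reals $z_\gamma(0)$ give $\mathfrak c\ge\kappa$. So $\mathfrak c=\kappa\ge\omega_2$ in $W$.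

Proposition 5 applies, and by Lemma 4 the spaces $X_n=X(a_n)$ are first countable, compact and Hausdorff. $\blacksquare$

Hence, if ZFC is consistent, so is ZFC together with "an $\omega_1$-scale exists, $\omega_1<\mathfrak c$, and some box product of countably many first countable compact spaces is not paracompact".

## 10. Copying columns: non-normality

Keep $V,G,a,W,x_\gamma,X_n$. In $W$ the sets
$$A_0=\{x_\gamma:\gamma<\omega_1\},\qquad A_1=\{x_\delta:\omega_1\le\delta<\omega_2\}$$
are disjoint and closed, being subsets of the closed discrete set $A$. We show that they have no disjoint open neighborhoods. The pigeonhole of Proposition 5 does not do this directly: on the side of $A_0$ there are only $\omega_1$ indices and also $\omega_1$ functions $h\in V$, so no $h$ need be repeated. Instead we use genericity to find a pair across the two sets whose patterns agree far enough.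

**Lemma 12.** In $V[G]$: for every $H:\omega_2\to V\cap{}^\omega\omega$ and $K<\omega$ there are $\gamma<\omega_1\le\delta<\omega_2$ with $z_\gamma|h''=z_\delta|h''$, where $h''(n)=\max\{H(\gamma)(n),H(\delta)(n)\}+n+K$.

*Proof.* The plan is to decide $H(\delta)$, copy column $\delta$ into a fresh column $\gamma$, and then decide $H(\gamma)$. The danger is that the last decision shrinks column $\delta$ away from column $\gamma$. To prevent this we choose $\delta$ outside all the supports that can matter for deciding $H$ on $\omega_1$.

**Step 1: the choice of $\delta$.** Let $p_0\in G$ force $\dot H:\omega_2\to V\cap{}^\omega\omega$. For $\gamma<\omega_1$ let $\mathcal A_\gamma$ be a maximal antichain below $p_0$ of conditions deciding $\dot H(\gamma)$; $|\mathcal A_\gamma|\le\omega_1$ by Lemma 7(a). Let $J\subseteq\kappa\times\omega$ have size $\omega_1$ and contain $\omega_1\times\omega$ and the supports of all members of $\bigcup_{\gamma<\omega_1}\mathcal A_\gamma$. Since $J$ meets only $\omega_1$ columns, we can fix $\delta\in[\omega_1,\omega_2)$ with $(\{\delta\}\times\omega)\cap J=\emptyset$. We show that the conditions forcing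 the conclusion for this $\delta$ and some $\gamma<\omega_1$ are dense below $p_0$.

**Step 2: decide $\dot H(\delta)$ and copy.** Given a condition below $p_0$, extend it to $p$ deciding $\dot H(\delta)=h_1$, with $\{\delta\}\times\omega\subseteq\mathrm{supp}(p)$. As $\mathrm{supp}(p)$ is countable, there is $\gamma<\omega_1$ whose column is disjoint from it. Let $p_1\le p$ add the values $p_1(\gamma,n)=p(\delta,n)$, $n<\omega$.

**Step 3: decide $\dot H(\gamma)$ without touching column $\delta$.** As $p_1\le p_0$ and $\mathcal A_\gamma$ is maximal below $p_0$, there is a common extension $v$ of $p_1$ and some $u\in\mathcal A_\gamma$. Put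
$$p_2=(v\restriction J)\cup\bigl(p_1\restriction(\mathrm{supp}(p_1)\setminus J)\bigr),$$
where $v\restriction J$ is the restriction of $v$ to $\mathrm{supp}(v)\cap J$. Since $\mathrm{supp}(u)\subseteq J$ and $v\le u$, we have $p_2\le u$. Since $v\le p_1$, also $p_2\le p_1$. So $p_2$ decides $\dot H(\gamma)=h_2$ and still forces $\dot H(\delta)=h_1$. The column $\delta$ is disjoint from $J$ and the column $\gamma$ is contained in $J$, so
$$p_2(\delta,n)=p(\delta,n)=p_1(\gamma,n)\supseteq v(\gamma,n)=p_2(\gamma,n).$$

**Step 4: make the patterns equal.** Let $h''(n)=\max\{h_1(n),h_2(n)\}+n+K$. Choose $t_n\in p_2(\gamma,n)\subseteq p_2(\delta,n)$ of length $\ge h''(n)$. Let $p_3$ be $p_2$ with $p_2(\gamma,n)$ and $p_2(\delta,n)$ replaced by $p_2(\gamma,n)_{t_n}$ and $p_2(\delta,n)_{t_n}$ for all $n$. Then $p_3$ forces $z_\gamma|h''=\langle t_n\restriction h''(n)\rangle_n=z_\delta|h''$, and that $h''$ is the function of the lemma. $\square$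

*Proof of Theorem 2.* **Step 1: translate into names.** Suppose $A_0,A_1$ have disjoint open neighborhoods in $W$. Choose basic boxes around the points inside them. In $V[G]$ this gives names $\dot g_\gamma$ $(\gamma<\omega_2)$ for elements of ${}^\omega\omega$ and $b\in\mathbb B$ forcing
$$N(x_\gamma,\dot g_\gamma)\cap N(x_\delta,\dot g_\delta)=\emptyset\quad\text{for all }\gamma<\omega_1\le\delta<\omega_2.\tag{4}$$

**Step 2: bound the names with little loss of measure.** By Lemma 11 choose in $V[G]$, for each $\gamma<\omega_2$, some $b_\gamma\le b$ with $\mu(b_\gamma)\ge\frac34\mu(b)$ and $H(\gamma)\in V\cap{}^\omega\omega$ with $b_\gamma\Vdash\dot g_\gamma\le H(\gamma)$. Any two of the $b_\gamma$ satisfy $\mu(b_\gamma\cap b_\delta)\ge\frac12\mu(b)$, so any two are compatible. Choose $K$ with $2^{1-K}<\frac12\mu(b)$. Take $\gamma,\delta,h''$ from Lemma 12, and let $h=\max\{H(\gamma),H(\delta)\}$ pointwise, so $h''(n)=h(n)+n+K$.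

**Step 3: find zeros of $a_n$ between $h(n)$ and $h''(n)$.** Let
$$b^*=b_\gamma\cap b_\delta\cap\{a:\forall n\ \exists m\in[h(n),h(n)+n+K)\ \ a_n(m)=0\}.$$
For given $n$ the condition on $a_n$ fails with probability $2^{-n-K}$. Hence
$$\mu(b^*)\ge\tfrac12\mu(b)-\sum_n2^{-n-K}=\tfrac12\mu(b)-2^{1-K}>0,$$
and $b^*\in\mathbb B$. The last set in the definition of $b^*$ is a countable intersection of clopen sets, so by Lemma 10(c) $b^*$ forces that for each $n$ there is $m(n)\in[h(n),h''(n))$ with $a_n(m(n))=0$.

**Step 4: a common point.** Since $z_\gamma(n)$ and $z_\delta(n)$ agree below $h''(n)>m(n)$, flipping the digit of $z_\gamma(n)$ at $m(n)$ gives, as in (3), a $y_n$ with $\Delta(y_n,z_\gamma(n))=\Delta(y_n,z_\delta(n))=m(n)$. As $m(n)\ge h(n)$ and $a_n(m(n))=0$, $b^*$ forces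
$$\langle(y_n,0)\rangle_n\in N(x_\gamma,h)\cap N(x_\delta,h)\subseteq N(x_\gamma,\dot g_\gamma)\cap N(x_\delta,\dot g_\delta).$$
This contradicts (4), because $b^*\le b$. So $\Box_nX_n$ is not normal.

**Step 5: properties of $X_n$.** Each $a_n$ takes both values infinitely often. By Lemma 4, $X_n$ is separable, has a base of clopen sets, and maps continuously 2-to-1 onto $2^\omega$.

**Step 6: a single factor.** Let $Y=\{\infty\}\cup\bigsqcup_nX_n$, where each $X_n$ is clopen with its own topology and $\infty$ has the basic neighborhoods $\{\infty\}\cup\bigsqcup_{n\ge k}X_n$, $k<\omega$. These are clopen, so $Y$ is Hausdorff, first countable and zero-dimensional. It is compact: a member of an open cover that contains $\infty$ contains all but finitely many of the compact sets $X_n$. It is separable, because each $X_n$ is and every neighborhood of $\infty$ meets some $X_n$. The projections $X_n\to2^\omega$, together with $\infty\mapsto\infty$, give a continuous, at most 2-to-1 map of $Y$ onto the one-point compactification of $\bigsqcup_n2^\omega$. The latter is compact metrizable, since $\bigsqcup_n2^\omega$ is locally compact and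 second countable and $\sigma$-compact.

The set $\prod_nX_n$ is closed in $\Box^\omega Y$: if $y_m\notin X_m$, then $\{y':y'_m\in Y\setminus X_m\}$ is an open neighborhood of $y$ that misses it. Its subspace topology is that of $\Box_nX_n$, because $\prod_nU_n\cap\prod_nX_n=\prod_n(U_n\cap X_n)$ and each $X_n$ is open in $Y$. Normality passes to closed subspaces. So does the collectionwise Hausdorff property: a closed discrete subset of a closed subspace is closed discrete in the whole space, and open sets separating it there can be intersected with the subspace. Hence $\Box^\omega Y$ is neither normal nor collectionwise Hausdorff. $\blacksquare$
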